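# Invertible ideals up to radical: three generators always suffice

## 1. Theorems A, B and C

**Main theorem.** Let $n\ge 1$ be an integer, let $k$ be an integral domain, and let $X_1,\dots,X_n,Y_1,\dots,Y_n$ be independent indeterminates over $k$. Put $F=X_1Y_1+\cdots+X_nY_n$,
$$R=k\Big[X_1,\dots,X_n,\{X_iY_j:1\le i,j\le n\},\tfrac1F\Big],\qquad I=(X_1,\dots,X_n)R,$$
and let $\mu(n,k)$ be the least integer $m$ for which there are $f_1,\dots,f_m\in R$ with $\sqrt{(f_1,\dots,f_m)R}=\sqrt I$.

**Theorem A.** If $n\ge4$, then $\mu(n,k)\le\lceil n/2\rceil+1<n$.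

**Theorem B.** $\mu(1,k)=1$, $\mu(2,k)=\mu(3,k)=2$, and $2\le\mu(n,k)\le3$ for all $n\ge4$.

**Theorem C.** Let $J$ be an invertible ideal of any commutative ring $A$. Then $\sqrt J=\sqrt{(g_1,g_2,g_3)}$ for some $g_i\in J$. If $J$ can be generated by $3$ elements, two elements $g_i$ suffice.

Here is what this says. The ideal $I$ is a prime invertible ideal of $R$, given with $n$ generators. We ask how many elements of $R$ are needed to cut out the same closed set in $\operatorname{Spec}R$. A natural expectation, stated as a conjecture, is that nothing can be saved.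

**Conjecture.** For every integer $n\ge1$ and every integral domain $k$, $\mu(n,k)=n$.

The main theorem disproves it. The conjecture is true exactly for $n\le2$, and it fails for every $n\ge3$ over every integral domain $k$. Theorem A already refutes it for $n\ge4$, with explicit generators that can be checked in three lines. Theorem B is much stronger for large $n$: the number of generators needed up to radical does not grow with $n$ at all. Theorem C transports the bounds from the particular ring $R$ to every invertible ideal. The arguments below do not decide which of the values $2$ and $3$ occurs for $n\ge4$.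

## 2. Generators up to radical, invertible ideals, unimodular rows

**Definition (generators up to radical).** Elements $f_1,\dots,f_m$ of a ring $A$ generate the ideal $J$ up to radical if $\sqrt{(f_1,\dots,f_m)}=\sqrt J$. The case $m=0$ is allowed and refers to the zero ideal.

**Definition (invertible ideal).** Let $Q(A)$ be the total quotient ring of $A$, let $J\subseteq A$ be an ideal, and put $J^{-1}=\{q\in Q(A): qJ\subseteq A\}$. The ideal $J$ is invertible if $JJ^{-1}=A$.

One example illustrates both notions. In $A=\mathbb Z[\sqrt{-5}]$ take $J=(2,1+\sqrt{-5})$. Then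
$$J^2=(4,\ 2+2\sqrt{-5},\ -4+2\sqrt{-5})=2\,(2,\ 1+\sqrt{-5},\ -2+\sqrt{-5})=2A,$$
because $(1+\sqrt{-5})-(-2+\sqrt{-5})=3$ and $3-2=1$. Hence $J\cdot\frac12J=A$ and $J$ is invertible. It is not principal, since $A/J$ has two elements and $a^2+5b^2=2$ has no integer solution. Up to radical, however, $J$ needs only the single generator $2$.

**Definition (unimodular row).** A row $(f_1,\dots,f_m)$ over a ring is unimodular if its entries generate the unit ideal. Equivalently, no prime ideal contains all the $f_i$.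

For example, $(2,3)$ is unimodular over $\mathbb Z$. The first row of an invertible square matrix is always unimodular: expand the determinant along it.

We also use gradings. If $S$ is a $\mathbb Z$-graded ring, $S_d$ denotes its component of degree $d$, and $S_{\ge d}$ the set of elements all of whose homogeneous components have degree at least $d$. If $S$ is a graded domain and $0\ne a\in S_0$, then $S_a=S[1/a]$ is again graded, and $S\cap(S_a)_{\ge d}=S_{\ge d}$. All localizations of a domain are regarded as subrings of its fraction field.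

## 3. $R$ as the nonnegative part of a graded ring

The purpose of this section is to replace the question about radicals in $R$ by a question about unimodular rows in a simpler ring. Let
$$S=k[X_1,\dots,X_n,Y_1,\dots,Y_n][1/F],\qquad \deg X_i=1,\quad\deg Y_i=-1 .$$
Then $\deg F=0$, so $S$ is a $\mathbb Z$-graded domain. For instance, $X_1^2Y_1$ has degree $1$, $X_1X_2Y_1Y_2$ has degree $0$, and $X_1Y_1Y_2$ has degree $-1$.

We claim that
$$R=S_{\ge0},\qquad I=S_{\ge1}.\tag{1}$$
All generators of $R$ have degree $0$ or $1$, so $R\subseteq S_{\ge0}$ and $I\subseteq S_{\ge1}$. Conversely, an element of $S_{\ge0}$ is a polynomial divided by a power of $F$, and every monomial $X^\alpha Y^\beta$ in the polynomial satisfies $|\alpha|\ge|\beta|$. Pair each factor $Y_j$ with some factor $X_i$. The monomial becomes a product of elements $X_iY_j$ and of $|\alpha|-|\beta|$ leftover factors $X_i$. So it lies in $R$, and in $I$ if $|\alpha|>|\beta|$. This proves (1).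

Two facts follow. First, $R/I\cong S_0$ is a domain, so $I$ is prime and $\sqrt I=I$. Second, put
$$x_i=X_i\in S_1,\qquad y_i=Y_i/F\in S_{-1},\qquad\text{so that}\quad \sum_i x_iy_i=1 .\tag{2}$$
Since $y_iI\subseteq S_{\ge0}=R$, equation (2) shows that $I$ is invertible. It also shows that $(X_1,\dots,X_n)$ is a unimodular row over $S$.

**Lemma 1.** Let $f_1,\dots,f_m\in R$.

(a) If all $f_i\in S_{\ge1}$ and $(f_1,\dots,f_m)$ is unimodular over $S$, then $I^N\subseteq(f_1,\dots,f_m)R\subseteq I$ for some $N\ge1$. Hence $\sqrt{(f_1,\dots,f_m)R}=I$.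

(b) Conversely, if $\sqrt{(f_1,\dots,f_m)R}=I$, then all $f_i\in S_{\ge1}$ and $(f_1,\dots,f_m)$ is unimodular over $S$.

*Proof.* (a) Write $\sum g_if_i=1$ with $g_i\in S$, and choose $N\ge1$ with all $g_i\in S_{\ge-N}$. If $z\in I^N\subseteq S_{\ge N}$, then $zg_i\in S_{\ge0}=R$, so $z=\sum(zg_i)f_i\in(f_1,\dots,f_m)R$. The other inclusion is $f_i\in S_{\ge1}=I$. Taking radicals and using $\sqrt I=I$ gives the last statement.

(b) The $f_i$ lie in $I=S_{\ge1}$. Some power $X_i^N$ of each $X_i$ lies in $(f_1,\dots,f_m)R$. A prime of $S$ containing all the $f_i$ would therefore contain all the $X_i$, hence $1$ by (2). $\square$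

So $\mu(n,k)$ is the least length of a unimodular row over $S$ with entries in $S_{\ge1}$. There are two competing demands. The row must have no common zero, and every entry must have positive degree.

## 4. $n=1$, $n=2$, and the lower bound $2$

If $n=1$, then $I=X_1R$, so $\mu(1,k)\le1$. Since $R$ is a domain, $\sqrt0=0\neq I$, so $\mu(1,k)=1$.

Let $n\ge2$. We show that one element never suffices. Suppose $\sqrt{fR}=I$. Then $f$ divides a power of $X_1$ and a power of $X_2$ in $R$, hence also in the UFD $K[X,Y]_F$, where $K=\operatorname{Frac}k$.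

The polynomial $F$ is prime in $K[X,Y]$. Indeed, it is linear in $Y_1$ with leading coefficient $X_1$ and constant term $X_2Y_2+\cdots+X_nY_n$. These are coprime because $n\ge2$, so $F$ is irreducible in a UFD. The elements $X_1,X_2$ are primes of $K[X,Y]_F$, because $F$ is nonzero modulo $X_1$ and modulo $X_2$. They are not associates, because $X_2\ne0$ in the domain $K[X,Y]_F/(X_1)$.

A common divisor of a power of $X_1$ and a power of $X_2$ is therefore a unit. As $F$ is prime, the units of $K[X,Y]_F$ are the elements $cF^e$ with $c\in K^*$, $e\in\mathbb Z$. So $f=cF^e$ is nonzero and homogeneous of degree $0$, which contradicts $f\in I=S_{\ge1}$. Hence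
$$\mu(n,k)\ge2\quad\text{for all }n\ge2,\qquad \mu(2,k)=2,\tag{3}$$
the second because $I$ has two generators when $n=2$.

## 5. Rows in $X$ alone save nothing; mixing in the $Y_i$ gives $\lceil n/2\rceil+1$

A first attempt is to look for $m<n$ clever polynomials in $X_1,\dots,X_n$ only, with no constant term, and with no common zero except the origin. (The origin does not matter, since $F$ vanishes there.) This never works. Let $\bar K$ be an algebraic closure of $\operatorname{Frac}k$, and let $f_1,\dots,f_m\in k[X_1,\dots,X_n]$ have no constant term, with $m<n$. By Krull's height theorem, a minimal prime over $(f_1,\dots,f_m)\bar K[X]$ contained in $(X_1,\dots,X_n)$ has height at most $m<n$. Its zero set contains the origin and is not just the origin, so there is $x\ne0$ in $\bar K^n$ with all $f_i(x)=0$. Choose $y\in\bar K^n$ with $\sum x_iy_i=1$. Evaluation at $(x,y)$ is a homomorphism $S\to\bar K$ killing all the $f_i$. So the row is not unimodular, and by Lemma 1(b) it does not generate $I$ up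 to radical.

The $Y_i$ must therefore enter. The positive degree condition allows them as long as enough factors $X_i$ accompany them. In particular, degree-$0$ coefficients such as $X_1Y_1+X_2Y_2$ are free of charge.

**Proof of Theorem A.** Let $n\ge2$ and $p=\lceil n/2\rceil$, and set $X_{p+i}:=0$ if $p+i>n$. Put $u=\sum_{i\le p}X_iY_i$, of degree $0$, and
$$f_i=uX_i+X_{p+i}^2\quad(1\le i\le p),\qquad f_{p+1}=\sum_{i=1}^pX_{p+i}^2Y_i .$$
The components have degrees $1$ and $2$ for $i\le p$, and degree $1$ for $f_{p+1}$. So all entries lie in $S_{\ge1}=I$.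

The point of the choice is the identity
$$\sum_{i=1}^pY_if_i=u\sum_{i=1}^pX_iY_i+\sum_{i=1}^pX_{p+i}^2Y_i=u^2+f_{p+1}.$$
Let $J_0=(f_1,\dots,f_{p+1})S$. By the identity $u^2\in J_0$, so $u\in\sqrt{J_0}$. Then $X_{p+i}^2=f_i-uX_i\in\sqrt{J_0}$, so $X_{p+i}\in\sqrt{J_0}$ for all $i$. Hence
$$F=u+\sum_{i>p}X_iY_i\in\sqrt{J_0}.$$
Since $F$ is a unit of $S$, we get $J_0=S$. By Lemma 1(a), $\mu(n,k)\le p+1=\lceil n/2\rceil+1$, and this is less than $n$ for $n\ge4$. $\blacksquare$

For $n=4$ and $u=X_1Y_1+X_2Y_2$, the ideal $(X_1,X_2,X_3,X_4)R$ is the radical of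
$$\big(uX_1+X_3^2,\ uX_2+X_4^2,\ X_3^2Y_1+X_4^2Y_2\big)R .$$
For $n=3$ the recipe gives $2+1=3$ elements and saves nothing. That case needs a different tool, as does the uniform bound $3$.

## 6. Gluing unimodular rows along $a+b=1$

The tool is to build one row over $S$ from a row over $S_a$ and a row over $S_b$, joined over $S_{ab}$ by a polynomial path of unimodular rows.

**Lemma 2.** Let $A$ be a domain and let $a,b\in A$ be nonzero with $a+b=1$.

(a) For every $L\ge1$ there is $\theta$ in the subring $\mathbb Z[a,b]\subseteq A$ with $\theta\in b^L\mathbb Z[a,b]$ and $1-\theta\in a^L\mathbb Z[a,b]$.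

(b) $A_a\cap A_b=A$.

*Proof.* (a) Expand $1=(a+b)^{2L-1}$ and let $\theta$ be the sum of the terms with $b$-exponent at least $L$. The remaining terms have $b$-exponent at most $L-1$, hence $a$-exponent at least $L$.

(b) If $a^Nu,b^Nu\in A$ with $N\ge1$, then every term of $(a+b)^{2N-1}u$ lies in $A$, and this sum is $u$. $\square$

If $A$ is graded and $a,b\in A_0$, then $\theta\in b^LA_0$ and $1-\theta\in a^LA_0$. We use one further fact repeatedly: given finitely many $c\in A_{ab}$, the products $b^Lc$ lie in $A_a$ and the products $a^Lc$ lie in $A_b$ for all large $L$.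

**Lemma 3 (gluing).** Let $S$ be a $\mathbb Z$-graded domain, $0\ne a,b\in S_0$, $a+b=1$. Let $\rho(\sigma)$ be a row of length $m$ with entries in $(S_{ab})_{\ge1}[\sigma]$, unimodular over $S_{ab}[\sigma]$. Suppose that $\rho(0)$ has entries in $S_a$ and is unimodular over $S_a$, and that $\rho(1)$ has entries in $S_b$ and is unimodular over $S_b$. Then there is a unimodular row of length $m$ over $S$ with entries in $S_{\ge1}$.

*Proof.* Take $\theta\in b^LS_0$ with $1-\theta\in a^LS_0$, for a large $L$, and put $f=\rho(\theta)$.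

We first show that $f$ is defined over $S$. The row $\rho(\sigma)-\rho(0)$ is a polynomial in $\sigma$ without constant term and with coefficients in $S_{ab}$. Each $\theta^i$ with $i\ge1$ is a multiple of $b^L$, so for $L$ large $f-\rho(0)$ has entries in $bS_a$. Likewise $\rho(\sigma)-\rho(1)$ is a polynomial in $1-\sigma$ without constant term, so for $L$ large $f-\rho(1)$ has entries in $aS_b$. Hence $f$ has entries in $S_a\cap S_b=S$. Since $\theta$ has degree $0$, they lie in $(S_{ab})_{\ge1}\cap S=S_{\ge1}$.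

Now unimodularity. Let a prime $\mathfrak p$ of $S$ contain all $f_i$. If $a,b\notin\mathfrak p$, then $\mathfrak pS_{ab}$ is a prime containing the entries of $\rho(\theta)$, which is impossible because $\rho(\theta)$ is unimodular over $S_{ab}$. If $b\in\mathfrak p$, then $a=1-b\notin\mathfrak p$, so $\mathfrak pS_a$ is a prime. As $f\equiv\rho(0)$ modulo $bS_a\subseteq\mathfrak pS_a$, it contains all entries of $\rho(0)$, a contradiction. If $a\in\mathfrak p$, the same argument with $\rho(1)$ and $S_b$ gives a contradiction. $\square$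

**Lemma 4 (path lifting).** Let $\varrho(\sigma)$ be a unimodular row of length $2$ over $\Lambda[\sigma]$, where $\Lambda$ is a commutative ring. Then there is $\Sigma(\sigma)\in SL_2(\Lambda[\sigma])$ with $\Sigma(0)=1$ and $\varrho(\sigma)=\varrho(0)\Sigma(\sigma)$.

*Proof.* Let $\varrho=(g,g')$ and $gl+g'l'=1$. The matrix $N(\sigma)=\begin{pmatrix}g&g'\\-l'&l\end{pmatrix}$ has determinant $1$ and first row $\varrho$. Put $\Sigma(\sigma)=N(0)^{-1}N(\sigma)$. Since $\varrho(0)$ is the first row of $N(0)$, $\varrho(0)\Sigma(\sigma)$ is the first row of $N(\sigma)$. $\square$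

## 7. Why $(x_1,x_2)$ cannot be glued when $n=3$

Let $n=3$, $a=x_1y_1+x_2y_2$ and $b=x_3y_3$, so $a+b=1$ by (2). Over $S_a$ the obvious unimodular row with positive degrees is $(x_1,x_2)$. Over $S_b$ the element $x_3$ is a unit of degree $1$, so $(x_3,0)$ is available, along with many other rows. One would try to join $(x_1,x_2)$ to some row over $S_b$ by a path. For $k=\mathbb C$ this is impossible, whatever the row over $S_b$.

Suppose $\rho(\sigma)$ is as in Lemma 3 with $m=2$ and $\rho(0)=(x_1,x_2)$. Let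
$$Z=\{(p,q)\in\mathbb C^2\times\mathbb C^2: p_1q_1+p_2q_2=\tfrac12\}.$$
For $(p,q)\in Z$ and $\lambda\in[0,1]$ let $j_\lambda(p,q)$ be the point $X=(\lambda p_1,\lambda p_2,1)$, $Y=(\lambda q_1,\lambda q_2,\frac12)$. At this point $F=\frac12(\lambda^2+1)\ne0$ and $b=1/(1+\lambda^2)\ne0$. For $\lambda=1$ we have $F=1$ and $a=b=\frac12$. Evaluating $\rho(\sigma)$ at $j_1$ for $\sigma\in[0,1]$ gives a homotopy of maps $Z\to\mathbb C^2\setminus\{0\}$ from $(p,q)\mapsto p$ to $\rho(1)\circ j_1$. Because $\rho(1)$ is unimodular over $S_b$, the maps $\rho(1)\circ j_\lambda$ also avoid $0$. They give a homotopy from $\rho(1)\circ j_1$ to the constant $\rho(1)\circ j_0$. So $(p,q)\mapsto p$ is null-homotopic. Restrict to the sphere $|p_1|^2+|p_2|^2=1$, $q=\bar p/2$, inside $Z$. The restriction is the inclusion $S^3\to\mathbb C^2\setminus\{0\}$, which is not null-homotopic, a contradiction.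

So over $\mathbb C$, the row over $S_a$ must restrict to a null-homotopic map on this sphere. With $\bar y_1=y_1/a$, consider
$$r_a=\big(\bar y_1^6x_1^8-x_2^3,\ \bar y_1^4x_2^6\big).\tag{4}$$
On the sphere $\bar y_1=2q_1=\bar p_1$, so $r_a$ becomes $(|p_1|^{12}p_1^2-p_2^3,\ \bar p_1^4p_2^6)$. Write $p_1=re^{i\alpha}$ and $p_2=r'e^{i\beta'}$. Where the first entry vanishes we have $r^{14}=r'^3$, so $r,r'>0$, and $2\alpha-3\beta'\in2\pi\mathbb Z$. There the second entry is
$$r^4r'^6e^{i(-4\alpha+6\beta')}=r^4r'^6e^{-2i(2\alpha-3\beta')}=r^4r'^6>0 .$$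
So the map, scaled to $S^3$, misses the point $(0,-1)$, and it is null-homotopic. The row (4) passes the test that $(x_1,x_2)$ failed. The exponents $2,3,4,6$ are arranged so that the winding of $\bar p_1^4$ cancels that of $p_2^6$ along the zero set of the first entry. The next section shows, purely algebraically and over every $k$, that (4) can indeed be glued.

## 8. Two elements suffice for $n=3$

Keep $n=3$, $a=x_1y_1+x_2y_2$, $b=x_3y_3$. Put $t=x_3$. It is a unit of $S_b$ of degree $1$, with inverse $y_3/b$. Let $\Lambda=(S_{ab})_0$. As $S_{ab}$ contains a unit $t$ of degree $1$,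
$$S_{ab}=\Lambda[t,t^{-1}],\qquad(S_{ab})_{\ge1}=t\Lambda[t].$$
Put $\bar y_i=y_i/a\in S_a$ for $i=1,2$, and in $\Lambda$
$$\xi=x_1/t,\quad\zeta=x_2/t,\quad\eta=\bar y_1t,\quad\omega=\bar y_2t,\qquad \xi\eta+\zeta\omega=1,\tag{5}$$
$$s=\eta^2,\qquad\kappa=\eta^2\xi^4=s\xi^4,\qquad\beta=\zeta^6,\qquad h=(\kappa+\beta)^2 .$$
By (5), no prime ideal contains both $\zeta$ and $\xi\eta$. In particular no prime contains both $\zeta$ and $\eta$. We use this constantly.

**Step 1: the row over $S_a$.** We check that (4) is a legitimate starting row. Its components have degrees $2$, $3$ and $2$. Substituting (5),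
$$r_a=t^2\big(\eta^6\xi^8-t\zeta^3,\ \eta^4\zeta^6\big).$$
It is unimodular over $S_a$. A prime containing both entries contains $\bar y_1$ or $x_2$. If it contains $\bar y_1$, the first entry puts $x_2$ in it. If it contains $x_2$, the first entry puts $\bar y_1x_1$ in it. In both cases it contains $x_1\bar y_1+x_2\bar y_2=1$.

**Step 2: a first path.** We deform $r_a$ to a row that is easier to factor. Put
$$r(\sigma)=t^2\Big(\eta^2\big(\kappa^2+\sigma(2\kappa\beta+\beta^2)\big)-t\zeta^3,\ \eta^4\beta\Big).$$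
Since $\eta^2\kappa^2=\eta^6\xi^8$, we have $r(0)=r_a$. The entries lie in $t^2\Lambda[t][\sigma]$. The row is unimodular over $S_{ab}[\sigma]$. A prime containing both entries contains $\eta$ or $\zeta$, because $t$ is a unit. If it contains $\eta$, the first entry gives $t\zeta^3$, hence $\zeta$, which is impossible. If it contains $\zeta$, then it contains $\beta$, and the first entry gives $\eta^2\kappa^2=\eta^6\xi^8$, hence $\xi\eta$, which is impossible. Finally $r(1)=t^2(F_1,F_2)$ with
$$F_1=sh-t\zeta^3,\qquad F_2=s^2\beta .$$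

**Step 3: a factorization $(F_1,F_2)=(G,t^2)U$ with $U\in SL_2(\Lambda[t])$.** What should the path lead to? A row such as $t^2(G,t^2)$ is harmless over $S_b$, because $t$ is a unit there. To stay in positive degrees we may multiply by matrices over $\Lambda[t]$, but not by matrices involving $t^{-1}$. At $t=0$ the row $(F_1,F_2)$ becomes $(sh,s^2\beta)$, a multiple of $s$, so we look for $G$ with $G|_{t=0}=s$.

As $\zeta$ and $\eta$ are comaximal, so are $\zeta^9$ and $s^4=\eta^8$. Choose $w,q\in\Lambda$ with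
$$\zeta^9w=-1+s^4q .$$
Since $\kappa\equiv0$ modulo $s$, $h\equiv\beta^2=\zeta^{12}$ modulo $s$. So $hw+\zeta^3\equiv\zeta^3(\zeta^9w+1)=\zeta^3s^4q\equiv0$ modulo $s$. Hence there is $v\in\Lambda$ with
$$hw+\zeta^3=sv .\tag{6}$$
Put
$$G=s+tw,\qquad U_0=\begin{pmatrix}h-tv&(s-tw)\beta\\vw&w^2\beta\end{pmatrix}.$$
Using (6),
$$G(h-tv)+t^2vw=Gh-tv(s+tw)+t^2vw=Gh-tvs=sh+t(wh-sv)=sh-t\zeta^3=F_1,$$
$$G(s-tw)\beta+t^2w^2\beta=(s^2-t^2w^2)\beta+t^2w^2\beta=s^2\beta=F_2,$$
so $(G,t^2)U_0=(F_1,F_2)$. The determinant is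
$$\det U_0=w\beta\big((h-tv)w-(s-tw)v\big)=w\beta(hw-sv)=-w\beta\zeta^3=-w\zeta^9=1-s^4q .$$

It remains to correct the determinant. For $z_1,z_2\in\Lambda[t]$ let $U$ be obtained from $U_0$ by adding $t^2(z_1,z_2)$ to row 1 and subtracting $G(z_1,z_2)$ from row 2. The product $(G,t^2)U$ changes by $Gt^2(z_1,z_2)-t^2G(z_1,z_2)=0$, so $(G,t^2)U=(F_1,F_2)$ still. If $U_0=\begin{pmatrix}A_1&A_2\\A_3&A_4\end{pmatrix}$, then the terms containing $z_1z_2$ cancel and
$$\det U=\det U_0-z_2(GA_1+t^2A_3)+z_1(GA_2+t^2A_4)=\det U_0+F_2z_1-F_1z_2 .$$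
So we want $F_2z_1-F_1z_2=s^4q$, and for this it is enough that $s^4\in(F_1,F_2)\Lambda[t]$. We have
$$s^2F_1(sh+t\zeta^3)+t^2F_2=s^2(s^2h^2-t^2\zeta^6)+t^2s^2\zeta^6=s^4h^2,\qquad s^2F_2=s^4\beta,$$
so $s^4h^2$ and $s^4\beta$ lie in $(F_1,F_2)$. Moreover $h^2$ and $\beta$ are comaximal in $\Lambda$. Indeed, a prime containing both contains $\zeta$, $\kappa+\beta$ and $\beta$, hence $\kappa=\eta^2\xi^4$, hence $\xi\eta$, which is impossible. Therefore $s^4\in(F_1,F_2)$. Choose $z_1,z_2$ accordingly; then $\det U=1$.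

Write $U=U(t)$. The corrections to row 1 vanish at $t=0$, so the first row of $U(0)\in SL_2(\Lambda)$ is
$$\varrho=(h,s\beta)=\big((\kappa+\beta)^2,\ \eta^2\beta\big).$$

**Step 4: joining $\varrho$ to $(1,0)$ by unimodular rows over $\Lambda[\sigma]$.** This will connect $U(0)$, and then $U$, to the identity. Consider the following rows.

1. $\varrho_0(\sigma)=\big((\kappa+\beta)^2,\ \eta^2\beta-\sigma\eta^2(\kappa+\beta)\big)$. It starts at $\varrho$ and ends at $\big((\kappa+\beta)^2,-\eta^2\kappa\big)=\big((\kappa+\beta)^2,-(\xi\eta)^4\big)$. A prime containing both entries contains $\kappa+\beta$, hence $\eta^2\beta$. If it contains $\eta$, it contains $\kappa$, hence $\beta$, hence $\zeta$: impossible. If it contains $\beta$, it contains $\zeta$ and $\kappa$, hence $\xi\eta$: impossible.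
2. $\varrho_1(\sigma)=\big(((1-\sigma)\kappa+\beta)^2,\ -(\xi\eta)^4\big)$. It ends at $(\beta^2,-(\xi\eta)^4)=(\zeta^{12},-(1-\zeta\omega)^4)$. A prime containing both entries contains $\xi\eta$, hence $\xi$ or $\eta$, hence $\kappa$, hence $\beta$ and $\zeta$: impossible.
3. $\varrho_2(\sigma)=\big(\zeta^{12},\ -(1-(1-\sigma)\zeta\omega)^4\big)$. It ends at $(\zeta^{12},-1)$. It is unimodular because the second entry is $-1$ modulo $\zeta$.
4. $\varrho_3(\sigma)=\big((1-\sigma)\zeta^{12}+\sigma,\ -1\big)$. It ends at $(1,-1)$ and contains a unit.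
5. $\varrho_4(\sigma)=\big(1,\ -(1-\sigma)\big)$. It ends at $(1,0)$ and contains a unit.

Each path begins where the previous one ends. By Lemma 4 there are $\Sigma_i(\sigma)\in SL_2(\Lambda[\sigma])$ with $\Sigma_i(0)=1$ and $\varrho_i(\sigma)=\varrho_i(0)\Sigma_i(\sigma)$. Hence $\varrho\,\Sigma_0(1)\cdots\Sigma_4(1)=(1,0)$. Since $\varrho$ is the first row of $U(0)$ and all determinants are $1$,
$$U(0)\,\Sigma_0(1)\cdots\Sigma_4(1)=\begin{pmatrix}1&0\\c&1\end{pmatrix}\quad\text{for some }c\in\Lambda .\tag{7}$$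

**Step 5: a path from $1$ to $U$ in $SL_2(\Lambda[t])$.** Put $V(\sigma)=U(0)^{-1}U(\sigma t)$ and
$$\mathcal U(\sigma)=\begin{pmatrix}1&0\\\sigma c&1\end{pmatrix}\Sigma_4(\sigma)^{-1}\cdots\Sigma_0(\sigma)^{-1}V(\sigma)\in SL_2(\Lambda[t][\sigma]).$$
Then $\mathcal U(0)=1$. By (7), $\mathcal U(1)=U(0)\cdot U(0)^{-1}U(t)=U$.

**Step 6: gluing.** For an integer $K\ge1$ put
$$\rho(\sigma)=r(\sigma)\,\mathcal U(\sigma)^{-1}\operatorname{diag}(a^K,1).$$
We verify the hypotheses of Lemma 3. Since $\mathcal U(\sigma)^{-1}$ has entries in $\Lambda[t][\sigma]$ and $a$ is a unit of $\Lambda$, the entries of $\rho$ lie in $t\Lambda[t][\sigma]=(S_{ab})_{\ge1}[\sigma]$. The row is unimodular over $S_{ab}[\sigma]$ because $r(\sigma)$ is and the matrices are invertible there. The row $\rho(0)=r_a\operatorname{diag}(a^K,1)$ has entries in $S_a$ and is unimodular there, since $a$ is a unit of $S_a$. Finally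
$$\rho(1)=t^2(F_1,F_2)U^{-1}\operatorname{diag}(a^K,1)=t^2(G,t^2)\operatorname{diag}(a^K,1)=(t^2a^KG,\ t^4).$$
As $G\in S_{ab}$, we have $a^KG\in S_b$ for $K$ large. The second entry is a unit of $S_b$, so $\rho(1)$ is unimodular over $S_b$.

Lemma 3 gives a unimodular row of length $2$ over $S$ with entries in $S_{\ge1}$. By Lemma 1(a), $\mu(3,k)\le2$, and with (3)
$$\mu(3,k)=2 .\tag{8}$$

## 9. Elementary $3\times3$ matrices and clearing denominators

For general $n$ we glue repeatedly, adding one product $x_iy_i$ at a time. To restart the gluing we must remember more than a unimodular row. We keep a whole matrix that is a product of elementary matrices and whose first row has positive degrees.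

**Definition.** For $p\ne q$ in $\{1,2,3\}$ put $E_{pq}(c)=1+c\,e_pe_q^T$, where the $e_i$ are the standard basis columns. $E_3(A)$ is the group generated by all $E_{pq}(c)$, $c\in A$.

For example, if $u$ is a unit of $A$, then $\operatorname{diag}(u,u^{-1},1)\in E_3(A)$. In the upper left block,
$$\begin{pmatrix}1&u\\0&1\end{pmatrix}\begin{pmatrix}1&0\\-u^{-1}&1\end{pmatrix}\begin{pmatrix}1&u\\0&1\end{pmatrix}=\begin{pmatrix}0&u\\-u^{-1}&0\end{pmatrix},\qquad\begin{pmatrix}0&u\\-u^{-1}&0\end{pmatrix}\begin{pmatrix}0&1\\-1&0\end{pmatrix}^{-1}=\begin{pmatrix}u&0\\0&u^{-1}\end{pmatrix}.$$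

The next two lemmas say that an elementary matrix over $A_a[T]$ which is $1$ at $T=0$ becomes elementary over $A[T]$ after $T\mapsto a^LT$. The difficulty is that conjugates of elementary matrices occur, and these need not visibly be products of elementary matrices over $A[T]$. The third coordinate gives the room to write them as such.

**Lemma 5.** Let $A$ be a commutative ring, $v\in A^3$ a column, $i\ne j$, $c\in A$, and $\rho_{ij}(v)=v_je_i^T-v_ie_j^T$. Then $1+c\,v\rho_{ij}(v)\in E_3(A)$.

*Proof.* Write $\rho=\rho_{ij}(v)$, let $l$ be the third index, and let $u=v_ie_i+v_je_j$, so $v=u+v_le_l$. We have $\rho u=v_jv_i-v_iv_j=0$ and $\rho e_l=0$. Because $\rho u=0$,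
$$1+cv\rho=(1+cv_le_l\rho)(1+cu\rho).$$
The first factor is $E_{li}(cv_lv_j)E_{lj}(-cv_lv_i)$. For the second put $P=ue_l^T$ and $Q=c\,e_l\rho$. Since $e_l^Tu=0$, $\rho e_l=0$ and $\rho u=0$, we have $P^2=Q^2=QP=0$, and $PQ=cu\rho$. Expanding with these relations,
$$(1+P)(1+Q)(1-P)(1-Q)=(1+P+Q+PQ)(1-P-Q+PQ)=1+PQ=1+cu\rho .$$
Finally $1+P=E_{il}(v_i)E_{jl}(v_j)$ and $1+Q=E_{li}(cv_j)E_{lj}(-cv_i)$ lie in $E_3(A)$, and $1-P$, $1-Q$ are their inverses. $\square$

**Lemma 6.** Let $A$ be a domain, $0\ne a\in A$, and $\alpha(T)\in E_3(A_a[T])$ with $\alpha(0)=1$. Then $\alpha(a^LT)\in E_3(A[T])$ for all large $L$.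

*Proof.* We first write $\alpha$ as a product of conjugates, each equal to $1$ at $T=0$. Let $\alpha=\prod_{k=1}^{r}E_{p_kq_k}(c_k+Td_k)$ with $c_k\in A_a$, $d_k\in A_a[T]$, and put $\gamma_k=\prod_{i\le k}E_{p_iq_i}(c_i)$. As $E_{p_kq_k}(c_k+Td_k)=E_{p_kq_k}(c_k)E_{p_kq_k}(Td_k)$ and $\gamma_{k-1}^{-1}\gamma_k=E_{p_kq_k}(c_k)$, we get
$$\alpha=\Big(\prod_{k}\gamma_kE_{p_kq_k}(Td_k)\gamma_k^{-1}\Big)\gamma_r,$$
and $\gamma_r=\alpha(0)=1$. It suffices to treat one factor $\gamma E_{pq}(Td)\gamma^{-1}=1+Td\,vw$, with $v=\gamma e_p$ and $w=e_q^T\gamma^{-1}$ over $A_a$.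

Next we write $w$ in terms of the rows $\rho_{ij}(v)$. Put $v^*=e_p^T\gamma^{-1}$. Then $wv=e_q^Te_p=0$ and $v^*v=1$. With $g_{ij}=w_iv^*_j-w_jv^*_i\in A_a$,
$$\sum_jg_{ij}v_j=w_i(v^*v)-v^*_i(wv)=w_i .$$
Since $g_{ij}=-g_{ji}$, the coefficient of $e_i^T$ in $\sum_{i'<j'}g_{i'j'}\rho_{i'j'}(v)$ is $\sum_jg_{ij}v_j=w_i$. So $w=\sum_{i<j}g_{ij}\rho_{ij}(v)$. As $\rho_{ij}(v)v=0$, all cross terms vanish in the product, and
$$1+Td\,vw=\prod_{i<j}\big(1+Td\,g_{ij}\,v\rho_{ij}(v)\big).$$

Now clear denominators. Choose $e$ such that $a^ev$ and all $a^eg_{ij}$ are over $A$. Note $\rho_{ij}(a^ev)=a^e\rho_{ij}(v)$. Replacing $T$ by $a^LT$, each factor becomes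
$$1+\big[a^{L-3e}T\,d(a^LT)\big]\,(a^eg_{ij})\,(a^ev)\,\rho_{ij}(a^ev).$$
For $L$ large the bracket lies in $A[T]$, and Lemma 5 over $A[T]$ applies. $\square$

## 10. Gluing elementary matrices while keeping the first row in positive degree

**Proposition 7.** Let $A$ be a $\mathbb Z$-graded domain, $0\ne a,b\in A_0$, $a+b=1$, and let $t\in A_1$ be a unit in $A_b$. If $\tau\in E_3(A_a)$ has first row in $(A_a)_{\ge1}$, then there is $\tau'\in E_3(A)$ with first row in $A_{\ge1}$.

The first thing to try is this. Write $\tau^{-1}=\varepsilon_\ell\cdots\varepsilon_1$ as a product of elementary matrices $\varepsilon_j=E_{p_jq_j}(c_j)$, and use the path $\varepsilon_\ell(\sigma)\cdots\varepsilon_1(\sigma)\,\tau$ with $\varepsilon_j(\sigma)=E_{p_jq_j}(\sigma c_j)$. It joins $\tau$ to $1$, and $1$ is defined over $A_b$. But the degree condition is lost. The endpoint has first row $(1,0,0)$, of degree $0$, and on the way $\varepsilon_j(\sigma)$ may add to row 1 a multiple of a row of very negative degree.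

The remedy is to interleave the elementary steps with paths from $1$ to $\operatorname{diag}(t^P,t^{-P},1)$. Conjugation by such diagonal matrices multiplies the dangerous entries in positions $(1,2)$ and $(1,3)$ by high powers of $t$. The endpoint then has first row $(t^Q,0,0)$ for a large $Q$. The interleaved paths must themselves respect the degree of the first row, so they have to be chosen with care.

*Proof.* Let $H=A_{ab}$.

**Step 1: a path to $\operatorname{diag}(t^P,t^{-P},1)$ with controlled degrees.** For $M,P\ge1$ put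
$$W_M(\sigma)=E_{12}(\sigma t^M)E_{21}(-\sigma t^{-M})E_{12}(\sigma t^M),\qquad \mathcal D_{M,P}(\sigma)=W_{M+P}(\sigma)W_M(\sigma)^{-1}.$$
Multiplying out, the upper left blocks of $W_M$ and $W_M^{-1}$ are
$$\begin{pmatrix}1-\sigma^2&\sigma(2-\sigma^2)t^M\\-\sigma t^{-M}&1-\sigma^2\end{pmatrix},\qquad\begin{pmatrix}1-\sigma^2&-\sigma(2-\sigma^2)t^M\\\sigma t^{-M}&1-\sigma^2\end{pmatrix},$$
and hence that of $\mathcal D_{M,P}$ is
$$\begin{pmatrix}(1-\sigma^2)^2+\sigma^2(2-\sigma^2)t^P&\sigma(1-\sigma^2)(2-\sigma^2)(t^{M+P}-t^M)\\\sigma(1-\sigma^2)(t^{-M}-t^{-M-P})&(1-\sigma^2)^2+\sigma^2(2-\sigma^2)t^{-P}\end{pmatrix}.\tag{9}$$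
So $\mathcal D_{M,P}(0)=1$ and $\mathcal D_{M,P}(1)=D_P:=\operatorname{diag}(t^P,t^{-P},1)$. In the first row of (9), the diagonal coefficient has degrees $\ge0$ and the other one has degrees $\ge M$, where $M$ is ours to choose.

**Step 2: the interleaved path.** Write $\tau^{-1}=\varepsilon_\ell\cdots\varepsilon_1$ with $\varepsilon_j=E_{p_jq_j}(c_j)$, $c_j\in A_a$. We carry an auxiliary variable $T$ that scales the $c_j$; it will be needed in Step 6. Put $\varepsilon_j(T)=E_{p_jq_j}(Tc_j)$ and
$$\tau_T=\big(\varepsilon_\ell(T)\cdots\varepsilon_1(T)\big)^{-1}\in E_3(A_a[T]),\qquad\tau_0=1,\quad\tau_1=\tau .$$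
For integers $M_j,P_j\ge1$, to be chosen, let $Q_j=P_1+\cdots+P_j$, $\Delta_j=D_{P_j}\cdots D_{P_1}=\operatorname{diag}(t^{Q_j},t^{-Q_j},1)$, $\Delta_0=1$, and
$$\Gamma_T(\sigma)=N_\ell N_{\ell-1}\cdots N_1,\qquad N_j=\Delta_j\,\varepsilon_j(\sigma T)\,\Delta_j^{-1}\,\mathcal D_{M_j,P_j}(\sigma).$$
Then $\Gamma_T(\sigma)\in E_3(H[T,\sigma])$ and $\Gamma_T(0)=1$. At $\sigma=1$ the product telescopes, because $\Delta_j^{-1}D_{P_j}\Delta_{j-1}=1$:
$$\Gamma_T(1)=\Delta_\ell\,\varepsilon_\ell(T)\cdots\varepsilon_1(T)=\Delta\,\tau_T^{-1},\qquad \Delta:=\Delta_\ell .\tag{10}$$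

**Step 3: choosing $M_j,P_j$ so that the first row of $\Gamma_1(\sigma)\tau$ lies in $H_{\ge1}[\sigma]$.** We build the product from the right, starting with $\tau$, whose first row is in $H_{\ge1}$. Suppose that the current matrix $C(\sigma)$, before multiplication by $N_j$, has first row in $H_{\ge1}[\sigma]$ and all entries in $H_{\ge-e}[\sigma]$ with $e\ge0$. Let $c_j\in H_{\ge-d}$ with $d\ge0$, and put
$$M_j=e+1,\qquad P_j=M_j+d+1 .$$
First multiply by $\mathcal D_{M_j,P_j}(\sigma)$. By (9) the new row 1 is a coefficient in $H_{\ge0}[\sigma]$ times row 1 plus a coefficient in $H_{\ge M_j}[\sigma]$ times row 2. Since $M_j-e=1$, it lies in $H_{\ge1}[\sigma]$. The new row 2 has degrees at least $\min(1-M_j-P_j,\,-P_j-e)\ge-P_j-M_j$. Row 3 is unchanged, with degrees at least $-e$.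

Next multiply by $\Delta_j\varepsilon_j(\sigma)\Delta_j^{-1}$. Row 1 changes only if $p_j=1$. If $(p_j,q_j)=(1,2)$, we add $\sigma c_jt^{2Q_j}$ times row 2, of degrees at least
$$-d+2Q_j-P_j-M_j\ge-d+P_j-M_j=1,$$
because $Q_j\ge P_j$. If $(p_j,q_j)=(1,3)$, we add $\sigma c_jt^{Q_j}$ times row 3, of degrees at least $-d+Q_j-e\ge-d+P_j-e=M_j+1-e=2$. So row 1 stays in $H_{\ge1}[\sigma]$. The new matrix has all entries in $H_{\ge-e'}[\sigma]$ for some $e'\ge0$, and we continue with $j+1$.

From now on the $M_j,P_j$ are fixed. By Lemma 2(a) take $\theta\in b^LA_0$ with $1-\theta\in a^LA_0$. Finitely many conditions will be imposed, each satisfied for all large $L$. Put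
$$\Phi(T)=\Gamma_T(\theta)\,\tau_T .$$

**Step 4: $\Phi(T)$ is elementary over $A_a[T]$ and over $A_b[T]$.** By construction $\Gamma_T(\sigma)$ is a product of matrices $E_{pq}(\sigma cT^\delta)$ with $c\in H$ and $\delta\in\{0,1\}$. For $L$ large all $\theta c\in A_a$, so $\Gamma_T(\theta)\in E_3(A_a[T])$ and $\Phi(T)\in E_3(A_a[T])$.

For $A_b$, equation (10) gives $\tau_T=\Gamma_T(1)^{-1}\Delta$, so
$$\Phi(T)=\Gamma_T(\theta)\Gamma_T(1)^{-1}\Delta .$$
The matrix $\Gamma_T(1-\sigma')\Gamma_T(1)^{-1}\in E_3(A_{ab}[T][\sigma'])$ is $1$ at $\sigma'=0$. Apply Lemma 6 over the domain $A_b[T]$, with the element $a$ and the variable $\sigma'$. For some $L_0$, the substitution $\sigma'\mapsto a^{L_0}\sigma'$ gives an element of $E_3(A_b[T][\sigma'])$. If $L\ge L_0$, write $1-\theta=a^{L_0}z$ with $z\in A_0$ and set $\sigma'=z$ there. This shows $\Gamma_T(\theta)\Gamma_T(1)^{-1}\in E_3(A_b[T])$. As $t$ is a unit of $A_b$, $\Delta\in E_3(A_b)$. So $\Phi(T)\in E_3(A_b[T])$.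

By Lemma 2(b), applied to coefficients, $\Phi(T)$ has entries in $A[T]$, and its determinant is $1$.

**Step 5: the two ends of $\Phi$.** At $T=0$ we have $\tau_0=1$ and $\varepsilon_j(0)=1$, so $\Phi(0)=\mathcal D_{M_\ell,P_\ell}(\theta)\cdots\mathcal D_{M_1,P_1}(\theta)$. This is a product of elementary matrices with entries $\pm\theta t^{\pm M}$ for finitely many $M$. Since $t\in A$, $t^{-1}\in A_b$ and $\theta\in b^LA_0$, these entries lie in $A$ for $L$ large. Hence $\Phi(0)\in E_3(A)$.

At $T=1$ we have $\Phi(1)=\Gamma_1(\theta)\tau$. By Step 3 and $\deg\theta=0$, its first row lies in $H_{\ge1}$. By Step 4 it lies in $A$. So it lies in $A\cap H_{\ge1}=A_{\ge1}$.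

**Step 6: $\Phi(1)\in E_3(A)$.** We know this for $\Phi(0)$ and move from $T=0$ to $T=1$. Let $\alpha(T)=\Phi(T)\Phi(0)^{-1}$. Then $\alpha(0)=1$ and $\alpha\in E_3(A_a[T])\cap E_3(A_b[T])$. By Lemma 6, $\alpha(a^LT)\in E_3(A[T])$ for $L$ large. Further,
$$B(T',T)=\alpha(T'+T)\,\alpha(T')^{-1}\in E_3(A_b[T'][T])$$
is $1$ at $T=0$. By Lemma 6 over the domain $A[T']$ with the element $b$, $B(T',b^LT)\in E_3(A[T',T])$ for $L$ large. Fix an $L$ that works for both. By Lemma 2(a), with the roles of $a$ and $b$ exchanged, there is $u=a^Lz$ with $1-u=b^Lz'$, $z,z'\in A$. Then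
$$\alpha(1)=B(u,1-u)\,\alpha(u)=B(u,b^Lz')\,\alpha(a^Lz)\in E_3(A).$$
Hence $\tau':=\Phi(1)=\alpha(1)\Phi(0)\in E_3(A)$, and its first row lies in $A_{\ge1}$ by Step 5. $\square$

## 11. The bound $\mu(n,k)\le3$, and the end of the proof of Theorem B

Let $n\ge1$ be arbitrary. With the notation (2) put $a_i=x_iy_i\in S_0$, $e_r=a_1+\cdots+a_r$ and $S^{(r)}=S[1/e_r]$. All $a_i$ and $e_r$ are nonzero, and $e_n=1$, so $S^{(n)}=S$.

**Claim.** For $1\le r\le n$ there is $\tau_{(r)}\in E_3(S^{(r)})$ with first row in $S^{(r)}_{\ge1}$.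

For $r=1$, $x_1$ is a unit of $S^{(1)}=S[1/a_1]$ with inverse $y_1/a_1$. Then $\tau_{(1)}=\operatorname{diag}(x_1,x_1^{-1},1)$ is in $E_3(S^{(1)})$ by the example in Section 9, and its first row is $(x_1,0,0)$.

Given $\tau_{(r)}$ with $r<n$, apply Proposition 7 to
$$A=S^{(r+1)},\qquad a=\frac{e_r}{e_{r+1}},\qquad b=\frac{a_{r+1}}{e_{r+1}},\qquad t=x_{r+1},\qquad\tau=\tau_{(r)} .$$
The hypotheses hold. The elements $a,b$ are nonzero of degree $0$ with $a+b=1$. The element $t$ has degree $1$ and is a unit of $A_b$ with inverse $y_{r+1}/a_{r+1}$, since $a_{r+1}=be_{r+1}$ is a unit of $A_b$. Finally $S^{(r)}\subseteq A_a=S[1/(e_re_{r+1})]$, so $\tau\in E_3(A_a)$ with first row in $(A_a)_{\ge1}$. The matrix $\tau'$ of Proposition 7 serves as $\tau_{(r+1)}$. This proves the claim.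

For $r=n$, the first row of $\tau_{(n)}\in E_3(S)$ is a unimodular row of length $3$ over $S$ with entries in $S_{\ge1}$. By Lemma 1(a),
$$\mu(n,k)\le3\qquad\text{for all }n\ge1\text{ and every integral domain }k .\tag{11}$$
Theorem B now follows: $\mu(1,k)=1$ by Section 4, $\mu(2,k)=2$ and $\mu(n,k)\ge2$ for $n\ge2$ by (3), $\mu(3,k)=2$ by (8), and $\mu(n,k)\le3$ by (11). $\blacksquare$

In particular $\mu(n,k)<n$ for every $n\ge3$ and every integral domain $k$, while $\mu(n,k)=n$ for $n\le2$.

## 12. From $R$ to an arbitrary invertible ideal: Theorem C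

We map the ring $R$ with $k=\mathbb Z$ to $A$ in such a way that $I$ generates $J$.

**Step 1: the data of an invertible ideal.** Let $J$ be invertible in $A$. From $JJ^{-1}=A$ there are finitely many $z_i\in J$ and $w_i\in J^{-1}$ with $\sum z_iw_i=1$. These $z_i$ generate $J$, since $z=\sum(zw_i)z_i$ with $zw_i\in A$ for $z\in J$. So $J$ is finitely generated. If $J=(z_1,\dots,z_n)$ is any finite generating set with $n\ge1$, then $J^{-1}$ is an $A$-module. Writing the elements of $J$ in an expression of $1\in JJ^{-1}$ in terms of the $z_i$ and collecting terms, we find $w_1,\dots,w_n\in J^{-1}$ with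
$$\sum_{i=1}^nz_iw_i=1 .$$

**Step 2: the homomorphism.** Let $k=\mathbb Z$. The homomorphism $\mathbb Z[X,Y]\to Q(A)$, $X_i\mapsto z_i$, $Y_i\mapsto w_i$, sends $F$ to $1$, so it extends to $S$. Its restriction to $R$ takes values in $A$: it sends $X_i$ to $z_i\in A$, $X_iY_j$ to $z_iw_j\in JJ^{-1}=A$, and $1/F$ to $1$. Call the restriction $\varphi:R\to A$. Then $\varphi(I)A=(z_1,\dots,z_n)=J$, and hence $\varphi(I^N)A=J^N$.

**Step 3: transport.** By Section 11 and Lemma 1(a), there are $f_1,f_2,f_3\in I$ and $N\ge1$ with $I^N\subseteq(f_1,f_2,f_3)R\subseteq I$. Put $g_i=\varphi(f_i)\in J$. Applying $\varphi$ and generating ideals of $A$,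
$$J^N\subseteq(g_1,g_2,g_3)\subseteq J,$$
so $\sqrt J=\sqrt{(g_1,g_2,g_3)}$.

If $J$ can be generated by $3$ elements, take $n=3$ in Step 1. By Section 8 and Lemma 1(a) there are $f_1,f_2\in I$ and $N\ge1$ with $I^N\subseteq(f_1,f_2)R\subseteq I$. The same argument gives $\sqrt J=\sqrt{(g_1,g_2)}$ with $g_1,g_2\in J$. $\blacksquare$
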